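# Direct summands of $\aleph_1$-separable groups

## 1. A summand with a small complement

Throughout, "group" means torsion-free abelian group. A group has rank $1$ if it is nonzero and isomorphic to a subgroup of $\mathbb Q$. A group is *completely decomposable* (c.d.) if it is a direct sum of groups of rank $1$. Fix an infinite cardinal $\lambda$, and call a set *small* if it has cardinality at most $\lambda$. For $\lambda=\aleph_0$, small means countable.

**Definition.** A group $A$ is *$\lambda^+$-separable* if every small subset of $A$ lies in a small c.d. direct summand of $A$. For $\lambda=\aleph_0$ this is called *$\aleph_1$-separable*.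

For example, every c.d. group $\bigoplus_{i\in I}K_i$ with the $K_i$ of rank $1$ is $\lambda^+$-separable, because a small subset involves only a small set of indices and so lies in a small subsum.

The question of this talk: if $A$ is $\aleph_1$-separable and $A=B\oplus C$, must $B$ be $\aleph_1$-separable?

Two standard facts will be used constantly. The *modular law*: if $H\le B\le A$ and $A=H\oplus E$, then $B=H\oplus(B\cap E)$; in particular a summand of $A$ that lies in $B$ is a summand of $B$. The *Baer–Kulikov–Kaplansky theorem*: direct summands of c.d. groups are c.d. (Fuchs, *Infinite Abelian Groups II*, §86). This theorem answers the question when $A$ itself is c.d.: then $B$ is c.d., hence $\lambda^+$-separable.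

**Proposition 1.** Let $A=B\oplus C$ be $\lambda^+$-separable, with projection $\rho:A\to B$.

1. If $A_0$ is a small c.d. summand of $A$ with $\rho(A_0)\subseteq A_0$, then $B\cap A_0$ is a small c.d. summand of $B$.
2. If $B$ or $C$ is small, then $B$ is $\lambda^+$-separable.

*Proof.* (1) For $a\in A_0$ write $a=\rho a+(a-\rho a)$. Both terms lie in $A_0$, so $A_0=(B\cap A_0)\oplus(C\cap A_0)$. Hence $B\cap A_0$ is a summand of the c.d. group $A_0$, so it is c.d.; it is also a summand of $A$, and by the modular law a summand of $B$.

(2) Suppose $C$ is small and $X\subseteq B$ is small. Choose a small c.d. summand $A_0\supseteq X\cup C$ of $A$. For $a\in A_0$ we have $a-\rho a\in C\subseteq A_0$, so $\rho a\in A_0$. By (1), $B\cap A_0$ is a small c.d. summand of $B$, and it contains $X$. If $B$ is small, choose $A_0\supseteq B$. Then $\rho(A_0)\subseteq B\subseteq A_0$, and by (1) $B=B\cap A_0$ is small and c.d. $\square$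

What changes when neither $B$ nor $C$ is small? By (1), we want a small c.d. summand $A_0\supseteq X$ of $A$ that is invariant under $\rho$. The sensible attempt is to close off. Start with a small c.d. summand $A_0\supseteq X$, choose a small c.d. summand $A_1\supseteq A_0\cup\rho(A_0)$, then $A_2\supseteq A_1\cup\rho(A_1)$, and so on. The union $A_\omega=\bigcup_nA_n$ contains $X$, is $\rho$-invariant and small, and it is even c.d. (we prove this in Lemma 2). But nothing says that $A_\omega$ is a direct *summand* of $A$. A countable union of summands need not be a summand: in $\mathbb Z^\omega$ each finite sum $\mathbb Z^n$ is a summand, while $\mathbb Z^{(\omega)}=\bigcup_n\mathbb Z^n$ is not. Indeed, the class of $(1!,2!,3!,\dots)$ in $\mathbb Z^\omega/\mathbb Z^{(\omega)}$ is nonzero and divisible by every $m\ge1$; a complement of $\mathbb Z^{(\omega)}$ would be isomorphic to this quotient, but a subgroup of $\mathbb Z^\omega$ has no nonzero element divisible by every $m$. (This group is only meant to show that the formal step fails.) So the closing-off argument breaks exactly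 at the limit. Nevertheless, the answer to the question is yes.

**Theorem A (ZFC).** For every infinite cardinal $\lambda$, direct summands of $\lambda^+$-separable groups are $\lambda^+$-separable. In particular, direct summands of $\aleph_1$-separable groups are $\aleph_1$-separable.

**Theorem B (ZFC).** For a group $B$ the following are equivalent:

1. $B$ is $\lambda^+$-separable;
2. $B$ is a direct summand of a $\lambda^+$-separable group;
3. for every small $X\subseteq B$ there are a small c.d. group $G$ and homomorphisms $B\xrightarrow{\beta}G\xrightarrow{\alpha}B$ with $\alpha\beta x=x$ for all $x\in X$.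

No set-theoretic hypothesis beyond ZFC is used in either theorem. Maps are written on the left, and composition is written as juxtaposition.

## 2. From a factorization to a summand

Condition (3) of Theorem B is easy to get from (2). Let $A=B\oplus C$ be $\lambda^+$-separable with projection $\rho$, let $X\subseteq B$ be small, and let $A_0\supseteq X$ be a small c.d. summand of $A$ with projection $\pi:A\to A_0$. Put $G=A_0$, $\beta=\pi|_B$, $\alpha=\rho|_{A_0}$. For $x\in X$ we get $\alpha\beta x=\rho\pi x=\rho x=x$. So (2) implies (3).

The group $G$ is not a summand of $B$, because $\beta\alpha$ need not be $1_G$. Call $\Theta=1-\beta\alpha\in\mathrm{End}(G)$ the *defect*. Note that $\Theta\beta x=\beta x-\beta(\alpha\beta x)=0$ for $x\in X$.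

Suppose that $B$ has spare room: $B=B'\oplus G^*$ with $\alpha(G)\subseteq B'$. Suppose also that $\Theta$ factors through $G^*$, say $\Theta=UV$ with $V:G\to G^*$ and $U:G^*\to G$. It is natural to try $\gamma=\alpha+V:G\to B'\oplus G^*$ and $\delta=(\beta|_{B'},U):B'\oplus G^*\to G$. Then $\delta\gamma=\beta\alpha+UV=1$, so $\gamma(G)$ is a summand of $B$ isomorphic to $G$. But does it contain $X$? We find $\gamma\beta x=x+V\beta x$. From $\Theta\beta x=0$ we know only that $UV\beta x=0$; this gives $V\beta x=0$ if $U$ is injective, and not otherwise. One more factor $\Theta$ repairs this.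

**Lemma 1 (dilation).** Let $B=B'\oplus G^*$, let $X\subseteq B$, and let $\beta:B\to G$ and $\alpha:G\to B$ satisfy $\alpha(G)\subseteq B'$ and $\alpha\beta x=x$ for $x\in X$. Suppose $1-\beta\alpha=UV$ with $V:G\to G^*$ and $U:G^*\to G$. Then $B$ has a direct summand that is isomorphic to $G$ and contains $X$.

*Proof.* Put $\Theta=1-\beta\alpha=UV$ and define
$$\gamma:G\to B'\oplus G^*,\quad \gamma(g)=\alpha(1+\Theta)(g)+V\Theta(g);\qquad \delta=(\beta|_{B'},U):B'\oplus G^*\to G .$$
Here $\alpha(1+\Theta)(g)\in\alpha(G)\subseteq B'$. Then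
$$\delta\gamma=\beta\alpha(1+\Theta)+UV\Theta=(1-\Theta)(1+\Theta)+\Theta^2=1 .$$
So $\gamma$ is injective and $B=\gamma(G)\oplus\ker\delta$. For $x\in X$ we have $\Theta\beta x=0$, hence $\gamma(\beta x)=\alpha\beta x=x$. Thus $X\subseteq\gamma(G)$. $\square$

With Lemma 1 we can settle everything in Theorem B except (2)$\Rightarrow$(1), which is Theorem A. The implication (1)$\Rightarrow$(2) is trivial, and (1)$\Rightarrow$(3) holds by taking $\beta$ a projection onto a small c.d. summand containing $X$ and $\alpha$ the inclusion.

*Proof of (3)$\Rightarrow$(2).* We add room to $B$. Let $F$ be the direct sum of $\lambda^+$ copies of each rank one group (one group from each isomorphism class). We show that $B\oplus F$ is $\lambda^+$-separable. Let $Y\subseteq B\oplus F$ be small. Then $Y\subseteq X+F_0$ with $X\subseteq B$ small and $F_0$ a small subsum of $F$. Take $G,\alpha,\beta$ for $X$ as in (3). Since $G$ is a direct sum of at most $\lambda$ rank one groups and $\lambda^+$ copies of each rank one group are not used in $F_0$, we can write $F=F_0\oplus F_1\oplus F_2$ with an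 isomorphism $U:F_1\to G$. Apply Lemma 1 to the group $B\oplus F_1$ with $B'=B$ and $G^*=F_1$. The map $\beta$ is extended by $0$ on $F_1$, and $1-\beta\alpha=UV$ with $V=U^{-1}(1-\beta\alpha)$. We obtain a summand $G'\cong G$ of $B\oplus F_1$ containing $X$. Then $G'\oplus F_0$ is a small c.d. summand of $B\oplus F$ containing $Y$. $\square$

For Theorem A we may not add room; we must find it inside $B$. With the obvious choice $G=A_0$ this can be hopeless. Take $A=\mathbb Z\oplus\mathbb Z[\tfrac12]$, $B=\mathbb Z\oplus0$, $X=\{(1,0)\}$, $A_0=A$. Then $\beta$ is the inclusion, $\beta\alpha=\rho$, and $\Theta$ is the projection onto $0\oplus\mathbb Z[\frac12]$. If $\Theta=UV$ through a subgroup $G^*$ of $B$, then $V$ restricted to $\mathbb Z[\frac12]$ is a homomorphism into $\mathbb Z$, hence zero, while $\Theta$ is not zero there. So the data $(G,\alpha,\beta)$ must be chosen better. The task is therefore: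

*For small $X\subseteq B$, find $G$ small c.d. and $\alpha,\beta$ with $\alpha\beta=1$ on $X$ such that the defect $1-\beta\alpha$ factors through a group $G^*$ which $B$ can split off away from $\alpha(G)$.*

We must learn which groups $B$ can split off away from a given small set, and then make the defect factor through those.

## 3. Types

**Recollection.** Let $K$ be a group, $x\in K$, $p$ a prime. The *characteristic* $\chi_K(x)$ assigns to $p$ the supremum, in $\{0,1,2,\dots,\infty\}$, of the $n$ with $x\in p^nK$. Two characteristics are equivalent if they differ at only finitely many primes and are both finite where they differ. The equivalence classes are the *types*. We have $[\chi]\le[\chi']$ if and only if $\chi(p)>\chi'(p)$ for at most finitely many $p$ and $\chi(p)<\infty$ at these $p$. All nonzero elements of a rank one group $K$ have the same type, denoted $t(K)$. By Baer's theorem, rank one groups are isomorphic exactly when their types agree, every type occurs, and $\mathrm{Hom}(K,K')\ne0$ if and only if $t(K)\le t(K')$. A subgroup $K\le B$ is *pure* if $K\cap mB=mK$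 for all $m\ge1$; then $\chi_K(x)=\chi_B(x)$ for $x\in K$.

For each type $t$ fix a group $R_t\le\mathbb Q$ of type $t$ with $1\in R_t$, and put $E_t=\mathrm{End}(R_t)$. This is the ring of rationals $q$ with $qR_t\subseteq R_t$. If $q=a/b$ is in lowest terms and $ma+nb=1$, then $1/b=mq+n\in E_t$; so $E_t=\mathbb Z[1/p: pR_t=R_t]$. It is a countable PID. Its primes are, up to units, the integer primes that are not inverted, and we call these the *nonunit primes* of $E_t$. A nonzero element is divisible by only finitely many of them, $E_t/pE_t\cong\mathbb F_p$, and $\bigcap_np^nE_t=0$ for each of them. If $k:R_t\to K$ is an isomorphism, then $\mathrm{Hom}(R_t,K)=kE_t$.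

*Running example.* For a set $\mathcal U$ of primes let $R_{\mathcal U}=\mathbb Z[1/p:p\in\mathcal U]$, of type $t_{\mathcal U}$. Its element $1$ has characteristic $\infty$ on $\mathcal U$ and $0$ elsewhere. So $t_{\mathcal U}\le t_{\mathcal U'}$ if and only if $\mathcal U\subseteq\mathcal U'$, and $\mathrm{End}(R_{\mathcal U})=R_{\mathcal U}$.

**(1)** *If $K,K'$ have rank one, $t(K)\le c\le t(K')$, and $0\ne f:K\to K'$, then $f$ factors as $K\to R_c\to K'$.* The map $f$ is injective. Take $0\neq x\in f(K)$, with characteristics $\chi_1$ in $f(K)\cong K$ and $\chi_2$ in $K'$; so $\chi_1\le\chi_2$ pointwise. Let $\chi$ be a characteristic of type $c$. Since $[\chi_1]\le c\le[\chi_2]$, the inequalities $\chi_1\le\chi\le\chi_2$ fail at only finitely many primes; where $\chi_1>\chi$ both values are finite, and where $\chi>\chi_2$ both values are finite. Put $\chi'=\max(\chi_1,\min(\chi,\chi_2))$. Where $\chi_1\le\chi\le\chi_2$ we have $\chi'=\chi$; where $\chi>\chi_2$ we have $\chi'=\chi_2$; where $\chi_1>\chi$ we have $\chi'=\chi_1$. So $\chi'$ has type $c$ and $\chi_1\le\chi'\le\chi_2$.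 Hence the subgroup $R$ of $K'$ with $x\in R$ and $\chi_R(x)=\chi'$ satisfies $f(K)\le R\le K'$ and $R\cong R_c$, and $f$ factors through $R$.

**(2)** *A homomorphism from a rank one group $K$ to $\bigoplus_iK_i$, with the $K_i$ torsion-free, has image in a finite subsum.* A component vanishes on $K$ as soon as it vanishes on one nonzero element $x\in K$, and the image of $x$ has finite support. Consequently $\mathrm{Hom}(K,\bigoplus K_i)=\bigoplus\mathrm{Hom}(K,K_i)$. Also, a homomorphism from $R_s$ to a torsion-free group $H$ is determined by its value at $1$, so $\mathrm{Hom}(R_s,H)$ is small if $H$ is small.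

## 4. Small elementary submodels

From now until the end of Section 9, $A$ is $\lambda^+$-separable, $A=B\oplus C$, and $\rho:A\to B$ is the projection. The closing-off construction of Section 1 is best carried out with elementary submodels, since they close under everything at once.

Let $\Omega$ be a regular cardinal so large that $H(\Omega)$, the set of sets of hereditary cardinality less than $\Omega$, contains all the groups, homomorphism groups and sets of types discussed below and evaluates correctly the statements about them. Recall that $N\prec H(\Omega)$ means: a statement about elements of $N$ is true in $N$ if and only if it is true in $H(\Omega)$. We use this as follows. If some object with a property stated in terms of parameters from $N$ exists, then one exists in $N$; in particular, an object uniquely determined by parameters in $N$ lies in $N$. We call this *elementarity*.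

**Definition.** A *model* is a set $N=\bigcup_{n<\omega}N^n$ with $N^n\prec H(\Omega)$, $|N^n|=\lambda\subseteq N^n$, $N^n\in N^{n+1}$, and $A,B,C,\rho,\lambda,(t\mapsto R_t)\in N^0$.

If $x\in N^n$ is small and nonempty, then by elementarity some surjection from $\lambda$ onto $x$ lies in $N^n$. Its values at the ordinals in $\lambda\subseteq N^n$ lie in $N^n$, so $x\subseteq N^n$. In particular $N^n\subseteq N^{n+1}$. Therefore $N$ is the union of an elementary chain, so $N\prec H(\Omega)$, $|N|=\lambda$, and

*every small set that is an element of $N$ is a subset of $N$.*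

By the Löwenheim–Skolem theorem, any finitely many elements of $H(\Omega)$, and in particular any small subset of $H(\Omega)$, are elements of some model. A model $N$ is itself a small subset, hence an element, of $H(\Omega)$; if $N\in N'$ are models, then $N\subseteq N'$. Write $B_N=B\cap N$.

*Example.* Let $\lambda=\aleph_0$ and $B=\mathbb Z^{(\omega_1)}$. An element of $B_N$ has a finite support, which lies in $N$ and so is a subset of $N$; conversely finite integer combinations of basis elements $e_\xi$ with $\xi\in N$ are in $N$. So $B_N=\bigoplus_{\xi\in\omega_1\cap N}\mathbb Ze_\xi$.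

**Lemma 2.** (a) For each small $Z\subseteq B$ there is $\varphi\in\mathrm{End}(B)$ with $\varphi|_Z=\mathrm{id}$ and $\varphi(B)$ small. If $Z\in N$ for a model $N$, one can take $\varphi\in N$, and then $\varphi(B)\subseteq B_N$. (b) For every model $N$, $B_N$ is c.d. and pure in $B$.

*Proof.* (a) Let $A_0\supseteq Z$ be a small summand of $A$ with projection $\pi$, and put $\varphi=\rho\pi|_B$. Then $\varphi(B)\subseteq\rho(A_0)$ is small, and $\varphi z=\rho z=z$ for $z\in Z$. If $Z\in N$, such a $\varphi$ exists in $N$ by elementarity. Then $\varphi(B)\in N$ is small, so $\varphi(B)\subseteq N$.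

(b) The set $A\cap N^n\in N^{n+1}$ is small, so by elementarity there is a small c.d. summand $A_n\in N^{n+1}$ of $A$ containing it. Since $A_n\subseteq N^{n+1}$, we get $A\cap N^n\subseteq A_n\subseteq A\cap N^{n+1}\subseteq A_{n+1}$. Write $A=A_n\oplus A_n'$. By the modular law $A_{n+1}=A_n\oplus(A_{n+1}\cap A_n')$, and the second term is a summand of a c.d. group, hence c.d. So
$$A\cap N=\bigcup_nA_n=A_0\oplus\bigoplus_n(A_{n+1}\cap A_n')$$
is c.d. As $\rho\in N$, we have $\rho(A\cap N)\subseteq N$, so $A\cap N=B_N\oplus(C\cap N)$ and $B_N$ is c.d. Finally, let $mb'=b$ with $b\in B_N$, $b'\in B$, $m\ne0$. Then $b'$ is uniquely determined by $b$ and $m$, so $b'\in N$. Hence $B_N$ is pure. $\square$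

We do not know that $B_N$ is a summand of $B$. The substitute for a projection onto $B_N$ is the following pattern. If $N\in N'$, then Lemma 2(a) gives $\varphi'\in N'$ that maps $B$ into $B_{N'}$ and is the identity on the smaller group $B_N$. Maps built by hand on the c.d. group $B_{N'}$ can be extended to $B$ by composing with $\varphi'$, and nothing is lost on $B_N$.

## 5. Counting rank one pieces without a decomposition

The group $B$ has no decomposition into rank one groups, but each $B_N$ has one. We need invariants of $B$ that tell how often a type occurs in $B_N$.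

**Definition.** For a type $s$ put $M(s)=\mathrm{Hom}(R_s,B)$. For $t\ge s$ let $M(s,t)\le M(s)$ be the subgroup generated by all composites $R_s\to R_t\to B$. Put
$$M^*(t)=\sum_{u>t}M(t,u),\qquad V(t)=M(t)/M^*(t),\qquad T=\{t:V(t)\neq0\}.$$

The ring $E_t$ acts on $M(t)$, $M(t,u)$, $M^*(t)$ and $V(t)$ by precomposition. Endomorphisms of $B$ act on all of these by composition, and the two actions commute. For $f\in M(t)$ let $\bar f\in V(t)$ be its class. Maps into a subgroup $H\le B$ are identified with maps into $B$.

**Definition.** A type $t\in T$ is *big* if $|V(t)|>\lambda$, and *thin* otherwise. For types $s\le u$ let $[s,u]=\{t\in T:s\le t\le u\}$. The pair $(s,u)$ is *narrow* if $[s,u]$ is small and contains no big type; otherwise it is *wide*.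

*Example.* Let $B=\bigoplus_{i}K_i$ be c.d. with $K_i$ of type $t_i$. By (2), $M(s)=\bigoplus_{t_i\ge s}\mathrm{Hom}(R_s,K_i)$. By (2) a map $R_t\to B$ has its components in the $K_i$ with $t_i\ge t$, and by (1) every map $R_s\to K_i$ with $t_i\ge t\ge s$ factors through $R_t$; so $M(s,t)=\bigoplus_{t_i\ge t}\mathrm{Hom}(R_s,K_i)$. Hence $M^*(t)=\bigoplus_{t_i>t}\mathrm{Hom}(R_t,K_i)$, and $V(t)$ is a free $E_t$-module of rank $|\{i:t_i=t\}|$. So $T=\{t_i\}$, and $t$ is big if and only if it occurs more than $\lambda$ times. Now let $\lambda=\aleph_0$. For $B=\mathbb Z^{(\omega_1)}$ we have $T=\{t_\emptyset\}$ and $(t_\emptyset,t_\emptyset)$ is wide. For $B=\bigoplus_{\mathcal U}R_{\mathcal U}$, one copy for each set $\mathcal U$ of primes, every type in $T$ is thin. For $\mathcal U\subseteq\mathcal U'$ the interval $[t_{\mathcal U},t_{\mathcal U'}]$ has $2^{|\mathcal U'\setminus\mathcal U|}$ elements, so the pair is wide if and only if $\mathcal U'\setminus\mathcal U$ is infinite.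

The next lemma says that inside a model everything looks as in this example.

**Lemma 3.** Let $N$ be a model, $B_N=\bigoplus_{i\in I}K_i$ with $K_i$ of rank one and type $t_i$, and let $k_i:R_{t_i}\to K_i$ be isomorphisms. Let $s\le t$ be types in $N$.

1. $t_i\in N$ for all $i$, and $M(s)\cap N=\mathrm{Hom}(R_s,B_N)=\bigoplus_{t_i\ge s}\mathrm{Hom}(R_s,K_i)$.
2. $M(s,t)\cap N=\bigoplus_{t_i\ge t}\mathrm{Hom}(R_s,K_i)$ and $M^*(t)\cap N=\bigoplus_{t_i>t}\mathrm{Hom}(R_t,K_i)$.
3. $T\cap N=\{t_i:i\in I\}$. The image $V_N(t)$ of $M(t)\cap N$ in $V(t)$ is a free $E_t$-module with basis $\{\bar k_i:t_i=t\}$. If $y\in V_N(t)$ is divisible by an integer $m\ge1$ in $V(t)$, then it is divisible by $m$ in $V_N(t)$.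

*Proof.* (1) $K_i$ is pure in $B_N$, hence in $B$. So $t_i$ is the type in $B$ of a nonzero element of $K_i\subseteq N$, and $t_i\in N$. Let $f\in M(s)\cap N$. Since $R_s\in N$ is countable, $R_s\subseteq N$, so $f(R_s)\subseteq B_N$. Conversely let $f:R_s\to B_N$. Then $f$ is the unique homomorphism $R_s\to B$ whose value at $1$ is $f(1)\in N$, so $f\in N$. The last equality is (2) of Section 3, since $\mathrm{Hom}(R_s,K_i)=0$ unless $t_i\ge s$. Note that $k_i\in N$ by what was just shown.

(2) By elementarity, an element of $M(s,t)\cap N$ is a finite sum of composites $R_s\to R_t\to B$ of maps in $N$. By (1), the maps $R_t\to B$ land in $\bigoplus_{t_i\ge t}K_i$. Conversely, if $t_i\ge t$, every map $R_s\to K_i$ factors through $R_t$ by (1) of Section 3, and it lies in $N$ by part (1). For $M^*$: by elementarity an element of $M^*(t)\cap N$ is a finite sum of elements of $M(t,u)\cap N$ with $u>t$ and $u\in N$; by the first statement its components lie in $K_i$ with $t_i\ge u>t$. Conversely, if $t_i>t$, then $\mathrm{Hom}(R_t,K_i)\subseteq M(t,t_i)\cap N\subseteq M^*(t)\cap N$.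

(3) The kernel of $M(t)\cap N\to V(t)$ is $M^*(t)\cap N$. So by (1) and (2)
$$V_N(t)\cong(M(t)\cap N)/(M^*(t)\cap N)\cong\bigoplus_{t_i=t}\mathrm{Hom}(R_t,K_i)=\bigoplus_{t_i=t}k_iE_t ,$$
which gives the basis. If $t\in T\cap N$, then by elementarity some element of $M(t)\cap N$ is not in $M^*(t)$, so $V_N(t)\ne0$ and $t=t_i$ for some $i$. Conversely $t_i\in N$ and $\bar k_i\ne0$ in $V(t_i)$, so $t_i\in T\cap N$. Finally, let $y=\bar f$ with $f\in M(t)\cap N$, and $f-mg\in M^*(t)$ for some $g\in M(t)$. Then such a $g$ exists in $N$. $\square$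

*Monotonicity.* If $s\le s'\le u'\le u$ and $(s',u')$ is wide, then $(s,u)$ is wide, because $[s',u']\subseteq[s,u]$.

**(3)** *If $N$ is a model, $s,u\in N$, $t\in[s,u]$, and $t\notin N$ or $t$ is big, then $(s,u)$ is wide.* For if $(s,u)$ is narrow, then $[s,u]\in N$ is small, so $[s,u]\subseteq N$, and it contains no big type.

## 6. Wide intervals can be split off

This section answers the first half of the task: which groups can $B$ split off away from a given small set?

**Lemma 4 (absorption).** Let $Z\subseteq B$ be small, and let $(s_\xi,u_\xi)_{\xi<\mu}$ be a sequence of wide pairs, where $\mu\le\lambda$ is an ordinal. Then there are types $c_\xi$ with $s_\xi\le c_\xi\le u_\xi$ and a decomposition $B=B'\oplus G^*$ with $Z\subseteq B'$ and $G^*\cong\bigoplus_{\xi<\mu}R_{c_\xi}$.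

*Proof.* The plan is to find $g:\bigoplus R_{c_\xi}\to B$ and $f_0:B\to\bigoplus R_{c_\xi}$ with $f_0g$ invertible and $f_0(Z)=0$.

**Step 1. Three models.** This step provides a place for the images of $g$ and a place where $f_0$ is built. Choose a model $N_4$ with $Z$ and the sequence of pairs as elements; then $Z\subseteq N_4$ and all $s_\xi,u_\xi$ are in $N_4$. By Lemma 2 choose $\varphi_4\in N_4$ with $\varphi_4|_Z=\mathrm{id}$ and $\varphi_4(B)\subseteq B_{N_4}$. Choose models $N_4\in N_5\in N_6$, and $\varphi_6\in N_6$ with $\varphi_6=1$ on $B_{N_5}$ and $\varphi_6(B)\subseteq D:=B_{N_6}$. Put $\psi=1-\varphi_4$. Then $\psi(Z)=0$, and $\psi(D)\subseteq D$ since $\psi\in N_6$. Let $D=\bigoplus_{i\in I}K_i$ with $t_i,k_i$ as in Lemma 3 for $N_6$. For a map $f$ from a rank one group to $D$ let $\mathrm{supp}(f)$ be the finite set of $i$ such that $f$ has a nonzero $K_i$-component.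

**Step 2. The recursion.** This step says what is to be constructed. By recursion on $\xi<\mu$ we choose $c_\xi\in[s_\xi,u_\xi]$, $g_\xi\in\mathrm{Hom}(R_{c_\xi},B_{N_5})$, a finite set $I_\xi\subseteq I$, and $h_\xi:D\to R_{c_\xi}$ vanishing on $K_i$ for $i\notin I_\xi$, such that
$$h_\xi\psi g_\xi=1,\qquad I_\xi\cap J_\xi=\emptyset,\qquad\text{where } J_\xi=\bigcup_{\eta<\xi}\big(I_\eta\cup\mathrm{supp}(\psi g_\eta)\big).$$
Fix $\xi$ and write $J=J_\xi$. Since $\xi<\lambda$ we have $|\xi|<\lambda$. The set $J$ is a union of $|\xi|$ finite sets, so it is finite if $\xi$ is finite and has at most $|\xi|$ elements otherwise. In all cases $|J|<\lambda$.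

Steps 3–5 treat the case that $[s_\xi,u_\xi]$ contains a big type. By elementarity we choose a big type $c=c_\xi\in[s_\xi,u_\xi]\cap N_4$.

**Step 3. A big type is big modulo every prime.** We show: *if $p$ is a nonunit prime of $E_c$, then $|V(c)/pV(c)|>\lambda$.* This excludes that bigness comes from divisibility. Suppose not. Then there is a small $\mathcal F\subseteq M(c)$ whose classes represent all of $V(c)/pV(c)$. By Lemma 2 there is $\varphi''\in\mathrm{End}(B)$ with small image that fixes the small set $\bigcup_{f\in\mathcal F}f(R_c)$ pointwise. Put $\psi''=1-\varphi''$, so $\psi''\bar f=0$ for $f\in\mathcal F$. Every $v\in V(c)$ has the form $\bar f+pw$ with $f\in\mathcal F$, $w\in V(c)$, so $\psi''v=p\psi''w$. Thus $Y:=\psi''V(c)$ satisfies $Y=pY$. Let $y\in Y$. Choose a model $N$ containing $c$ and a representative of $y$; then $y\in V_N(c)$. Since $y$ is divisible by all $p^n$ in $V(c)$, by Lemma 3(3) it is divisible by all $p^n$ in the free $E_c$-module $V_N(c)$, so $y=0$. Hence $Y=0$ and $\varphi''$ acts as $1$ on $V(c)$. So each $\bar f\in V(c)$ is the class of $\varphi''f\in\mathrm{Hom}(R_c,\varphi''(B))$,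 and this set is small by (2). This contradicts the bigness of $c$.

**Step 4. Vectors outside the used coordinates, modulo each prime.** Let $V=V_{N_6}(c)$, which is free on $\{\bar k_i:i\in I_c\}$ with $I_c=\{i:t_i=c\}$. Let $F$ be the span of $\{\bar k_i:i\in I_c\cap J\}$; so $V/F$ is free on the remaining $\bar k_i$. If $g\in\mathrm{Hom}(R_c,B_{N_5})$, then $g\in N_5\subseteq N_6$, hence $\psi g\in N_6$ and $\psi\bar g\in V$. We show: *for each nonunit prime $p$ of $E_c$ there is $g_p\in\mathrm{Hom}(R_c,B_{N_5})$ with $\psi\bar g_p\notin F+pV$; and if $E_c=\mathbb Q$, there is $g\in\mathrm{Hom}(R_c,B_{N_5})$ with $\psi\bar g\notin F$.*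

The subgroup $\varphi_4V(c)$ is small, since its elements are classes of maps in the small set $\mathrm{Hom}(R_c,\varphi_4(B))$. So by Step 3, $V(c)/(pV(c)+\varphi_4V(c))$ has $\mathbb F_p$-dimension greater than $\lambda$. By elementarity there is in $N_5$ a sequence of length $\lambda$ of elements of $M(c)$ whose classes are independent modulo $pV(c)+\varphi_4V(c)$; as $\lambda\subseteq N_5$, its members lie in $M(c)\cap N_5=\mathrm{Hom}(R_c,B_{N_5})$. Since $\psi=1-\varphi_4$, a relation among their $\psi$-images modulo $pV(c)$ would be a relation among their classes modulo $pV(c)+\varphi_4V(c)$. So the $\psi$-images are independent modulo $pV(c)$, hence modulo the smaller group $pV$. But $(F+pV)/pV$ has dimension at most $|J|<\lambda$. So at least one of the $\psi$-images is not in $F+pV$. If $E_c=\mathbb Q$, then $V(c)$ is a $\mathbb Q$-vector space with more than $\lambda$ elements and $\varphi_4V(c)$ is a small subspace, so $V(c)/\varphi_4V(c)$ has $\mathbb Q$-dimension greater than $\lambda$. The same argument with $\mathbb Q$ in place of $\mathbb F_p$, and $\varphi_4V(c)$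 in place of $pV(c)+\varphi_4V(c)$, gives $\lambda$ maps in $\mathrm{Hom}(R_c,B_{N_5})$ with $\psi$-images that are $\mathbb Q$-independent in $V$. Since $\dim F<\lambda$, one of them is not in $F$.

**Step 5. A unimodular vector, and $h_\xi$.** Now we combine the local vectors into one $g\in\mathrm{Hom}(R_c,B_{N_5})$ such that the image of $\psi\bar g$ in $V/F$ is *unimodular*, that is, its coordinates generate the ideal $E_c$. If $E_c=\mathbb Q$, any nonzero vector is unimodular and Step 4 suffices. Otherwise let $g_1=g_p$ for some $p$, and let $v_1\neq0$ be the image of $\psi\bar g_1$ in $V/F$. Let $\Pi$ be the set of nonunit primes dividing all coordinates of $v_1$; it is finite because $v_1\ne0$. If $\Pi=\emptyset$, then $v_1$ is unimodular and we take $g=g_1$. If $\Pi\neq\emptyset$, put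
$$g_2=\sum_{p\in\Pi}\Big(\prod_{p'\in\Pi\setminus\{p\}}p'\Big)g_p ,$$
and let $v_2$ be the image of $\psi\bar g_2$ in $V/F$. Modulo a given $p\in\Pi$, all summands but the one for $p$ vanish, and in that one the coefficient is a unit modulo $p$. So $v_2\notin p(V/F)$ for all $p\in\Pi$. Consider the matrix with rows $v_1,v_2$, restricted to the finitely many columns that are not zero. A nonunit prime dividing all entries would lie in $\Pi$ and divide $v_2$, which is impossible; so the entries have gcd $1$. By the Smith normal form over the PID $E_c$, there are invertible matrices $P_0,Q_0$ such that $P_0\binom{v_1}{v_2}Q_0$ has first row $(1,0,\dots,0)$. If $(x,y)$ is the first row of $P_0$, then $xv_1+yv_2=(1,0,\dots,0)Q_0^{-1}$ is a row of an invertible matrix, so it is unimodular. Take $g=xg_1+yg_2$, where $x,y\in E_c$ act by precomposition.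

Put $g_\xi=g$. By unimodularity there is an $E_c$-linear map $\zeta:V\to E_c$ that vanishes on all $\bar k_i$ except for $i$ in a finite set $I_\xi\subseteq I_c\setminus J$, with $\zeta(\psi\bar g)=1$. Define $h_\xi:D\to R_c$ by $h_\xi k_i=\zeta(\bar k_i)\in\mathrm{End}(R_c)$ for $i\in I_\xi$ and $h_\xi|_{K_i}=0$ otherwise. Any $f\in\mathrm{Hom}(R_c,D)$ is a finite sum $\sum_{t_i=c}k_ie_i$ with $e_i\in E_c$, plus maps into $K_j$ with $t_j>c$; on the latter $h_\xi$ vanishes. So $h_\xi f=\sum\zeta(\bar k_i)e_i=\zeta(\bar f)$. For $f=\psi g_\xi$ this gives $h_\xi\psi g_\xi=1$.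

**Step 6. The case without big types.** Suppose $[s_\xi,u_\xi]$ contains no big type. Since the pair is wide, $|[s_\xi,u_\xi]|>\lambda$. Here the idea is that a type outside $N_4$ cannot be seen by $\varphi_4$. As $N_4\in N_5$ and $[s_\xi,u_\xi]\setminus N_4$ has more than $\lambda$ elements, by elementarity there are $\lambda$ many types in $([s_\xi,u_\xi]\setminus N_4)\cap N_5$. As $|J|<\lambda$, we can choose $c=c_\xi$ among them with $c\ne t_i$ for all $i\in J$.

For $f\in M(c)$, the map $\varphi_4f$ goes from $R_c$ into $B_{N_4}$, which is a direct sum of rank one groups with types in $N_4$, while $c\notin N_4$. So its finitely many nonzero components lie in summands of types $>c$, and $\varphi_4f\in M^*(c)$. Hence $\psi$ acts as $1$ on $V(c)$.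

Since $c\in T\cap N_6$, there is $i_0\in I$ with $t_{i_0}=c$ by Lemma 3(3), and $i_0\notin J$ by the choice of $c$. As $c$ is thin, $V(c)\in N_5$ is small, so $\bar k_{i_0}\in V(c)\subseteq N_5$. By elementarity there is $g_\xi\in M(c)\cap N_5=\mathrm{Hom}(R_c,B_{N_5})$ with $\bar g_\xi=\bar k_{i_0}$. Put $I_\xi=\{i_0\}$, $h_\xi k_{i_0}=1$, and $h_\xi=0$ on the other $K_i$. The class of $\psi g_\xi$ is $\bar k_{i_0}$, so $\psi g_\xi-k_{i_0}\in M^*(c)\cap N_6$; by Lemma 3(2), $\psi g_\xi$ is $k_{i_0}$ plus maps into $K_j$ with $t_j>c$. Hence $h_\xi\psi g_\xi=1$.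

**Step 7. Splitting.** Now we assemble the pieces. Let $g:\bigoplus_\xi R_{c_\xi}\to B_{N_5}$ be given by the $g_\xi$. The sets $I_\xi$ are pairwise disjoint, so at most one $h_\xi$ is nonzero on each $K_i$, and $h=(h_\xi):D\to\bigoplus_\xi R_{c_\xi}$ is well defined. Put $f=h\psi|_D$; then $f(Z)=0$. For $\xi>\eta$ we have $\mathrm{supp}(\psi g_\eta)\subseteq J_\xi$, which is disjoint from $I_\xi$, so $h_\xi\psi g_\eta=0$; and $h_\eta\psi g_\eta=1$. So $fg=1+\nu$ with
$$\nu(R_{c_\eta})\subseteq\bigoplus_{\xi<\eta}R_{c_\xi}.$$
By induction on $\eta$, every element of $R_{c_\eta}$ is killed by a power of $\nu$: its image under $\nu$ is a finite sum of elements of $R_{c_\xi}$ with $\xi<\eta$, each killed by a power of $\nu$. So $\nu$ is locally nilpotent, and $fg$ is an automorphism with inverse $\sum_n(-\nu)^n$.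

The map $f$ is defined only on $D$. Put $f_0=f\varphi_6:B\to\bigoplus R_{c_\xi}$. Since $\varphi_6=1$ on $B_{N_5}\supseteq\mathrm{im}\,g\cup Z$, we get $f_0g=fg$ and $f_0(Z)=f(Z)=0$. As $f_0g$ is an automorphism, $g$ is injective and $B=\mathrm{im}\,g\oplus\ker f_0$, with $Z\subseteq\ker f_0$. Take $G^*=\mathrm{im}\,g$ and $B'=\ker f_0$. $\square$

*Checkpoint: the homogeneous case.* Suppose every nonzero element of $A$ has the same type $t$. Then Theorem A follows already. Let $X\subseteq B$ be small, and let $A_0\supseteq X$, $G=A_0$, $\alpha,\beta$ be as at the start of Section 2. The rank one summands of $A_0$ are pure in $A$, so $G\cong\bigoplus_{\xi<\mu}R_t$ with $\mu\le\lambda$. If $(t,t)$ is wide, apply Lemma 4 to $Z=\alpha(G)$ and $\mu$ copies of $(t,t)$. We get $B=B'\oplus G^*$ with $\alpha(G)\subseteq B'$ and an isomorphism $U:G^*\to G$, and Lemma 1 applies with $V=U^{-1}(1-\beta\alpha)$. If $(t,t)$ is narrow, then $V(t)$ is small. Here $M^*(t)=0$, because a nonzero composite $R_t\to R_u\to B$ with $u>t$ would give an element of type at least $u$. So $M(t)=V(t)$ is small.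 Every nonzero $b\in B$ lies in a pure rank one subgroup, which has type $t$, so $b$ is in the image of a map in $M(t)$. Hence $B$ is small, and Proposition 1 applies. The general case mixes the two alternatives.

## 7. What survives modulo wide pairs is small

Let $X\subseteq B$ be small. Fix a model $N_1\ni X$ and, by Lemma 2, $\varphi\in N_1$ with $\varphi|_X=\mathrm{id}$ and $\varphi(B)\subseteq B_1:=B_{N_1}$. Let $S$ be the small set of thin types in $T\cap N_1$. These are the types that we do not expect to be able to absorb. Everything else should be negligible, which leads to the following definition.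

**Definition.** For $s\in S$ put
$$\mathrm{Bad}(s)=\{t\in T:t\ge s,\ \text{and } t\notin S\text{ or }(s,t)\text{ is wide}\},\qquad W(s)=\sum_{t\in\mathrm{Bad}(s)}M(s,t),\qquad Q(s)=M(s)/W(s).$$

*Example.* Let $\lambda=\aleph_0$ and $B=\bigoplus_{\mathcal U}R_{\mathcal U}$ as in Section 5, and let $s=t_\emptyset$, which lies in $S$. If $\mathcal U$ is finite, then $t_{\mathcal U}\in S$ and $(s,t_{\mathcal U})$ is narrow; if $\mathcal U$ is infinite, then $(s,t_{\mathcal U})$ is wide. So $\mathrm{Bad}(s)=\{t_{\mathcal U}:\mathcal U\text{ infinite}\}$, and $Q(s)\cong\bigoplus_{\mathcal U\text{ finite}}R_{\mathcal U}$ is countable although $M(s)\cong B$ is not.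

**(4)** *$\mathrm{Bad}(s)$ is upward closed in $\{t\in T:t\ge s\}$.* Let $s\le t\le t'$ be in $T$ with $t'\notin\mathrm{Bad}(s)$. Then $t'\in S$ and $(s,t')$ is narrow. Since $s,t'\in N_1$ and $t\in[s,t']$, by (3) for $N_1$ we have $t\in N_1$ and $t$ is thin, so $t\in S$. By monotonicity $(s,t)$ is narrow. So $t\notin\mathrm{Bad}(s)$.

**(5)** *Let $N$ be a model with $N_1\in N$, and $B_N=\bigoplus K_i$ as in Lemma 3. For $s\in S$,*
$$W(s)\cap N=\bigoplus_{t_i\in\mathrm{Bad}(s)}\mathrm{Hom}(R_s,K_i).$$
The set $\mathrm{Bad}(s)$ is determined by $N_1$ and $s\in N_1\subseteq N$, so it is in $N$. By elementarity, an element of $W(s)\cap N$ is a finite sum of elements of $M(s,t)\cap N=\bigoplus_{t_i\ge t}\mathrm{Hom}(R_s,K_i)$ with $t\in\mathrm{Bad}(s)\cap N$. Here $t_i\in T$ by Lemma 3(3), so $t_i\in\mathrm{Bad}(s)$ by (4). Conversely, if $t_i\in\mathrm{Bad}(s)$, then $\mathrm{Hom}(R_s,K_i)\subseteq M(s,t_i)\cap N\subseteq W(s)$.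

**Lemma 5.** $Q(s)$ is small for all $s\in S$.

*Proof.* **Step 1. A test endomorphism.** We construct $\kappa\in\mathrm{End}(B)$ with small image and reduce the lemma to the injectivity of $\kappa$ on $Q(s)$. The set $\mathrm{Sm}(s)=\{t\in T:t\ge s\}\setminus\mathrm{Bad}(s)$ is contained in $S$, so it is a small set of thin types. Hence there are small sets $\mathcal F_t\subseteq M(t)$, for $t\in\mathrm{Sm}(s)$, whose classes exhaust $V(t)$. Put $\mathcal F=(\mathcal F_t)_{t\in\mathrm{Sm}(s)}$. By Lemma 2 there is $\kappa\in\mathrm{End}(B)$ with small image that fixes $f(R_t)$ pointwise for all $t\in\mathrm{Sm}(s)$ and $f\in\mathcal F_t$. It maps $W(s)$ into itself, so it acts on $Q(s)$. Each element of the image of this action is the class of a map in $\mathrm{Hom}(R_s,\kappa(B))$, which is small. So if $\kappa$ acts injectively on $Q(s)$, then $Q(s)$ is small.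

**Step 2. Injectivity.** Let $h\in M(s)\setminus W(s)$; we show $\kappa h\notin W(s)$ by looking at a minimal type in $h$. Take a model $N$ with $h,\kappa,\mathcal F,N_1\in N$. Then $s\in N$; also $\mathrm{Sm}(s)\in N$ is small, so it is a subset of $N$, and each $\mathcal F_t\in N$ is small, so $\mathcal F_t\subseteq N$. Let $B_N=\bigoplus K_i$ as in Lemma 3. By Lemma 3(1), $h$ is a finite sum $\sum k_ie_i$ with $e_i\in\mathrm{Hom}(R_s,R_{t_i})$. By (5), the terms with $t_i\in\mathrm{Bad}(s)$ lie in $W(s)\cap N$, and subtracting them changes neither hypothesis nor conclusion. So we may assume that $h=\sum k_ie_i\ne0$ and that all occurring types (those $t_i$ with $e_i\ne0$) are in $\mathrm{Sm}(s)$. Let $t$ be minimal among the finitely many occurring types, let $q:B_N\to\bigoplus_{t_i=t}K_i$ be the projection, and write $h=h'+h''$ with $h'=\sum_{t_i=t}k_ie_i\ne0$.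

The types $t_j$ occurring in $h''$ satisfy $t_j\not\le t$. As $\kappa k_j\in N$ lands in $B_N$ with nonzero components only in types $\ge t_j$, it has no component of type $t$. So $q\kappa h''=0$.

For $t_i=t$ there is $f\in\mathcal F_t$ with $\bar f=\bar k_i$, that is, $f=k_i+m$ with $m\in M^*(t)\cap N$. Since $\kappa f=f$,
$$\kappa k_i=\kappa f-\kappa m=k_i+(m-\kappa m),\qquad m-\kappa m\in M^*(t)\cap N=\bigoplus_{t_j>t}\mathrm{Hom}(R_t,K_j).$$
So $q\kappa k_i=k_i$, and hence $q\kappa h=q\kappa h'=h'\neq0$. Thus $\kappa h\in N$ has a nonzero component in some $K_i$ of type $t\notin\mathrm{Bad}(s)$. By (5), $\kappa h\notin W(s)$. $\square$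

Choose models $N_1\in N_2\in N_3$, and put $B_2=B_{N_2}$, $B_3=B_{N_3}$. For $s\in S$ we have $Q(s)\in N_2$, and it is small, so all its elements are in $N_2$. By elementarity each of them, being a nonempty set in $N_2$, has an element in $N_2$:

**(6)** *For $s\in S$, every coset of $W(s)$ in $M(s)$ has a representative in $M(s)\cap N_2=\mathrm{Hom}(R_s,B_2)$.*

## 8. A pair of maps that are inverse up to wide components

We now build a first pair $a,b$ between $B$ and a small c.d. group $P$ whose types are all in $S$, such that $1-ba$ has only wide components. We use the pattern from the end of Section 4: the map $b$ must pass through a $\varphi_3$ that is the identity on $B_2$ only, so $a$ should have its image in $B_2$. Statement (6) makes this possible, at the cost of an error in $W$.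

By Lemma 2 choose $\varphi_3\in N_3$ with $\varphi_3=1$ on $B_2$ and $\varphi_3(B)\subseteq B_3$. Let $B_3=\bigoplus_{i\in I}K_i$ with $t_i,k_i$ as in Lemma 3 for $N_3$ (the index sets and summands of Section 6 are no longer in use). Put $I_1=\{i:t_i\in S\}$ and $P=\bigoplus_{i\in I_1}K_i$, and let $\mathrm{pr}:B_3\to P$ be the projection killing $K_i$ for $i\notin I_1$. For $i\in I_1$ choose by (6) a map $y_i\in\mathrm{Hom}(R_{t_i},B_2)$ with $w_i:=y_i-k_i\in W(t_i)$. Define
$$a:P\to B,\quad ak_i=y_i\ (i\in I_1);\qquad b=\mathrm{pr}\,\varphi_3:B\to P;\qquad \varepsilon=1-ab\in\mathrm{End}(B);\qquad \theta=1-ba\in\mathrm{End}(P).$$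
Since $y_i$ and $k_i$ are in $N_3$, so is $w_i$. As $N_1\in N_2\subseteq N_3$, (5) for $N_3$ gives $w_i\in\bigoplus_{t_j\in\mathrm{Bad}(t_i)}\mathrm{Hom}(R_{t_i},K_j)$.

**(7)** *If $\theta$ has a nonzero component $K_i\to K_j$ with $i,j\in I_1$, then $(t_i,t_j)$ is wide.* Since $y_i$ lands in $B_2$, we have $ba\,k_i=\mathrm{pr}\,\varphi_3y_i=\mathrm{pr}\,y_i=k_i+\mathrm{pr}\,w_i$, so $\theta k_i=-\mathrm{pr}\,w_i$. Its nonzero components lie in $K_j$ with $t_j\in S\cap\mathrm{Bad}(t_i)$. By the definition of $\mathrm{Bad}(t_i)$, $(t_i,t_j)$ is wide.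

So the defect $\theta$ of the pair $(a,b)$ is of the right kind. But $ab$ need not be the identity on $X$: the error there is $\varepsilon$. We need to know that $\varepsilon$, too, is made of wide components when it is seen through $\varphi$.

Let $B_1=\bigoplus_{l\in\Lambda}L_l$ with $L_l$ of rank one and type $\tau_l$; by Lemma 3(1) $\tau_l\in N_1$. Let $\iota:B_1\to B$ be the inclusion, and write $\varphi=\iota\varphi_1$ with $\varphi_1:B\to B_1$. Put $\omega=\varphi_1\varepsilon\iota\in\mathrm{End}(B_1)$.

**(8)** *If $\omega$ has a nonzero component $L_l\to L_m$, then $(\tau_l,\tau_m)$ is wide.* Let $\tau=\tau_l$, and let $\ell:R_\tau\to L_l$ be an isomorphism. Since $L_l\subseteq B_1\subseteq B_3$, we can write $\ell=\sum_{t_i\ge\tau}k_ic_i$, a finite sum with $c_i\in\mathrm{Hom}(R_\tau,R_{t_i})$. As $L_l\subseteq B_2$, we have $\varphi_3\ell=\ell$, hence $ab\ell=a\,\mathrm{pr}\,\ell=\sum_{i\in I_1}y_ic_i$. So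
$$\varepsilon\ell=\ell-ab\ell=\sum_{i\notin I_1}k_ic_i-\sum_{i\in I_1}w_ic_i .$$
Decompose each $w_i$ into its components. Then $\varepsilon\ell$ is a finite sum of maps $R_\tau\to R_{t_j}\xrightarrow{k_j}K_j$ with $t_j\ge\tau$, where either (i) $t_j\notin S$, or (ii) there is $i$ with $\tau\le t_i\le t_j$ and $(t_i,t_j)$ wide, so that $(\tau,t_j)$ is wide by monotonicity. Indeed, terms with $i\notin I_1$ are of kind (i); terms from $w_ic_i$ have $t_j\in\mathrm{Bad}(t_i)$, so they are of kind (i) or (ii). If the component $L_l\to L_m$ of $\omega$ is nonzero, then the $L_m$-component of $\varphi_1\varepsilon\ell$ is nonzero. So for one of these $j$ the $L_m$-component of $\varphi_1k_j$ is nonzero, whence $\tau\le t_j\le\tau_m$. In case (ii), $(\tau,\tau_m)$ is wide by monotonicity. In case (i), $t_j\in T$ is big or not in $N_1$, while $\tau,\tau_m\in N_1$ and $t_j\in[\tau,\tau_m]$; so $(\tau,\tau_m)$ is wide by (3) for $N_1$.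

## 9. Correcting the error on $X$

We look for $G,\alpha,\beta$ with $\alpha\beta=1$ on $X$. For $x\in X$ we have $\varphi x=x$, so $x=abx+\varepsilon x=abx+\varepsilon\varphi x$. This suggests $G=P\oplus B_1$ with $\alpha=(a,\varepsilon\iota)$ and $\beta=\binom{b}{\varphi_1}$, for which indeed $\alpha\beta x=abx+\varepsilon\varphi x=x$. But the $B_1$-corner of the defect is then $1-\varphi_1\varepsilon\iota=1-\omega$. By (8) we can hope to absorb $\omega$, but not the identity of $B_1$. The remedy is to expand once more. On $X$,
$$x=abx+\varepsilon\varphi x=abx+\varepsilon\varphi(ab+\varepsilon)x=(1+\varepsilon\varphi)abx+\varepsilon\varphi\varepsilon\varphi x,\qquad \varepsilon\varphi\varepsilon\varphi=\varepsilon\iota\,\omega\,\varphi_1 .$$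
Now $B_1$ enters only through $\omega$. We factor $\omega$ through a sum $G_1$ of groups that can be absorbed, and use $G_1$ in place of $B_1$.

**Step 1. Splitting off the room.** We apply absorption to $\theta$ and $\omega$ simultaneously, before $\alpha$ is defined. Let
$$Z=(1+\varepsilon\varphi)a(P)+\varepsilon\iota(B_1),$$
a small subgroup of $B$. It depends only on data already constructed, and it will contain $\alpha(G)$. The nonzero components of $\theta$ and of $\omega$ together form a small family. Enumerate it by an ordinal $\mu\le\lambda$, and attach to each component the pair (type of its source, type of its target), which is wide by (7) and (8). Lemma 4 gives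
$$B=B'\oplus G^*,\qquad Z\subseteq B',\qquad G^*=G_2\oplus G_1 .$$
Here $G_2$ is, up to isomorphism, a direct sum of groups $R_c$, one for each nonzero component $K_i\to K_j$ of $\theta$, with $t_i\le c\le t_j$; and $G_1$ is the analogous sum for $\omega$.

**Step 2. Factoring $\theta$ and $\omega$.** By (1) each component $K_i\to K_j$ of $\theta$ factors as $K_i\to R_c\to K_j$ through its group $R_c$. By (2) only finitely many components with a given source $K_i$ are nonzero, so the maps $K_i\to R_c$ define a homomorphism $v_2:P\to G_2$, and the maps $R_c\to K_j$ define $u_2:G_2\to P$. The same holds for $\omega$. We obtain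
$$\theta=u_2v_2,\quad P\xrightarrow{v_2}G_2\xrightarrow{u_2}P;\qquad\qquad \omega=uv,\quad B_1\xrightarrow{v}G_1\xrightarrow{u}B_1 .$$

**Step 3. The corrected pair.** Let $G=P\oplus G_1$ (external direct sum), a small c.d. group, and define
$$\alpha=\big((1+\varepsilon\varphi)a,\ \varepsilon\iota u\big):G\to B,\qquad \beta=\begin{pmatrix}b\\ v\varphi_1\end{pmatrix}:B\to G .$$
Then $\alpha(G)\subseteq Z\subseteq B'$, because $u(G_1)\subseteq B_1$.

**(9)** *$\alpha\beta x=x$ for $x\in X$.* Since $\iota uv\varphi_1=\iota\omega\varphi_1=\iota\varphi_1\varepsilon\iota\varphi_1=\varphi\varepsilon\varphi$, we have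
$$\alpha\beta=(1+\varepsilon\varphi)ab+\varepsilon\iota uv\varphi_1=(1+\varepsilon\varphi)ab+\varepsilon\varphi\varepsilon\varphi .$$
For $x\in X$ we use $\varphi x=x$ and $ab+\varepsilon=1$:
$$\alpha\beta x=abx+\varepsilon\varphi abx+\varepsilon\varphi\varepsilon x=abx+\varepsilon\varphi x=abx+\varepsilon x=x .$$

**Step 4. The defect factors through the room.** We check the remaining hypothesis of Lemma 1.

**(10)** *$\Theta:=1-\beta\alpha$ factors as $\Theta=UV$ with $G\xrightarrow{V}G_2\oplus G_1=G^*\xrightarrow{U}G$.* First, $b\varepsilon=b-bab=(1-ba)b=\theta b$. So the $P$-row of $\Theta$ is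
$$\big(1-ba-b\varepsilon\varphi a,\ -b\varepsilon\iota u\big)=\big(\theta-\theta b\varphi a,\ -\theta b\iota u\big)=\theta\,(1-b\varphi a,\ -b\iota u)=u_2\,v_2(1-b\varphi a,\ -b\iota u).$$
It factors through $G_2$. The $G_1$-row $\sigma:G\to G_1$ of $\Theta$ factors through $G_1$ trivially; this is the reason for using $G_1$ as a summand of $G$. So put
$$V=\begin{pmatrix}v_2(1-b\varphi a,\ -b\iota u)\\ \sigma\end{pmatrix}:G\to G_2\oplus G_1,\qquad U=u_2\oplus1_{G_1}:G_2\oplus G_1\to P\oplus G_1 .$$
Then $UV=\Theta$.

**Step 5. End of the proof of Theorem A.** We have $B=B'\oplus G^*$, $\alpha(G)\subseteq B'$, $\alpha\beta x=x$ for $x\in X$ by (9), and $1-\beta\alpha=UV$ through $G^*$ by (10). By Lemma 1, $B$ has a direct summand that is isomorphic to the small c.d. group $G$ and contains $X$. Since $X$ was an arbitrary small subset of $B$, the group $B$ is $\lambda^+$-separable. For $\lambda=\aleph_0$: if $A$ is $\aleph_1$-separable and $A=B\oplus C$, then $B$ is $\aleph_1$-separable. $\blacksquare$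

**Step 6. End of the proof of Theorem B.** Section 2 proved (1)$\Rightarrow$(2), (1)$\Rightarrow$(3) and (3)$\Rightarrow$(2), and (2)$\Rightarrow$(1) is Theorem A. So the three conditions are equivalent. $\blacksquare$
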